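# Crushing a set of positive length onto the Cantor set with exponentially integrable distortion

## 1. The guess "no" for mappings of finite distortion

Take a line segment in the plane and a subset $E$ of it of positive length. Can a homeomorphism of the plane carry the segment to a segment and $E$ onto a copy of the middle-thirds Cantor set, if its distortion may be large only on exponentially small sets?

The first guess is **no**, for the following reason. Near a density point, $E$ fills almost all of every small interval. The Cantor set leaves, in every interval, a hole of a fixed proportion. So at every small scale the map has to open a relatively tiny hole to a hole of definite size, and it should pay for this with large distortion at all scales at once. We make this precise and test it.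

**Definition (finite distortion).** Let $\Omega\subset\mathbb R^2$ be a domain. A mapping $f\colon\Omega\to\mathbb R^2$ is a *mapping of finite distortion* if $f\in W^{1,1}_{\rm loc}(\Omega,\mathbb R^2)$, its Jacobian satisfies $J_f\in L^1_{\rm loc}(\Omega)$ and $J_f\ge0$ a.e., and there is a measurable $K\colon\Omega\to[1,\infty)$ with
$$|Df(x)|^2\le K(x)J_f(x)\quad\text{for a.e. }x\in\Omega .$$
Its distortion is $K_f=|Df|^2/J_f$ where $J_f>0$, and $K_f=1$ otherwise. Here $|D|$ is the operator norm. The mapping has *locally exponentially integrable distortion* if $\exp(\lambda K_f)\in L^1_{\rm loc}(\Omega)$ for some $\lambda>0$.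

**Example.** Let $f(re^{i\phi})=\rho(r)e^{i\phi}$ with $\rho(r)=1/\log(e/r)$ for $0<r<1$, $f(0)=0$, and $f=\mathrm{id}$ for $r\ge1$. The singular values of $Df$ are $\rho'$ and $\rho/r$, and $r\rho'/\rho=1/\log(e/r)\le1$. So for $r<1$ we have $|Df|=\rho/r$, which is integrable, and $K_f=\log(e/r)$, which is unbounded. Since $\exp(\lambda K_f)=(e/r)^\lambda$, local integrability holds exactly for $\lambda<2$.

Write $\mathcal H^1$ for one-dimensional Hausdorff measure, $C\subset[0,1]$ for the middle-thirds Cantor set, and identify $\mathbb R$ with $\mathbb R\times\{0\}$. A *copy* of $C$ is its image under a similarity of the plane.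

**Problem.** Is there a homeomorphism $f\colon\mathbb R^2\to\mathbb R^2$ of locally exponentially integrable distortion that maps a line segment $L$ onto a line segment and a set $E\subset L$ with $\mathcal H^1(E)>0$ onto a copy of $C$?

We use the following textbook facts. A continuous map is in $W^{1,1}_{\rm loc}$ exactly when it is absolutely continuous on compact subsegments of almost every line parallel to the axes (ACL) and its partial derivatives are in $L^1_{\rm loc}$; the axes may be rotated. If $f\in W^{1,1}_{\rm loc}$ is a homeomorphism with $J_f\ge0$, then $\int_UJ_f\le|f(U)|$ for open $U$, with equality if $f$ is locally Lipschitz in $U$ (area formula). Finally, Jensen's inequality.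

## 2. Product maps, bounded distortion, nested squares

**Product maps.** Try $f(x,y)=(h(x),y)$ with $h$ an increasing homeomorphism of $\mathbb R$ that maps a set $E$ of positive length to a null set. If $f\in W^{1,1}_{\rm loc}$, then $h$ is locally absolutely continuous, so $\int_Eh'=|h(E)|=0$ and $h'=0$ a.e. on $E$. On $E\times\mathbb R$, a set of positive area, $J_f=0$ while $|Df|\ge1$. So $f$ does not have finite distortion. The singular behavior has to be confined to the line itself, a null set in the plane.

**Bounded distortion.** The holes of the Cantor set are captured by the next notion.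

**Definition (porosity).** Let $L'$ be a segment and $0<\eta<1$. A set $P\subset L'$ is *$\eta$-porous in $L'$* if every nondegenerate interval $I'\subset L'$ contains an open interval $H'\subset I'\setminus P$ with $|H'|\ge\eta|I'|$.

A single point is $\frac12$-porous: it leaves a piece of length at least $|I'|/2$ on one of its sides.

**Lemma 1.** Every copy of $C$ contained in $L'$ is $\frac1{18}$-porous in $L'$.

*Proof.* By a similarity we may consider $C\subset[0,1]\subset\mathbb R$. Let an interval have length $s>0$ and choose $m\in\mathbb Z$ with $2\cdot3^{-m}\le s<2\cdot3^{1-m}$. The interval contains the interior $U$ of some $[j3^{-m},(j+1)3^{-m}]$, $j\in\mathbb Z$. If $U$ misses $C$, then $U$ is a hole. Suppose $U$ meets $C$. If $m\ge0$, then $\overline U$ is a basic interval of $C$ of generation $m$, so its open middle third misses $C$. If $m<0$, then $j=0$, and $C\subset[0,1]$ lies in the closed first third of $\overline U$, so again the open middle third misses $C$. In every case there is a hole of length at least $3^{-m-1}>s/18$. $\square$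

Suppose now that $K_f$ is bounded. Then $|Df|^2\le K_fJ_f\in L^1_{\rm loc}$, so $f$ is quasiconformal, and $g=f^{-1}$ is quasisymmetric: there is an increasing homeomorphism $\theta$ of $[0,\infty)$ with $|g(x)-g(a)|\le\theta\big(\tfrac{|x-a|}{|b-a|}\big)|g(b)-g(a)|$. Let $P$ be a copy of $C$ in $L'=f(L)$ and $F=L\cap f^{-1}(P)$. For an interval $I\subset L$ let $H'=(a',b')$ be a hole of $P$ in $I'=f(I)$ with $|H'|\ge\frac1{18}|I'|$, and put $H=g(H')\subset I\setminus F$. Each endpoint of $I'$ is at distance at most $18|H'|$ from $a'$, so each endpoint of $I$ is at distance at most $\theta(18)|H|$ from $g(a')$. Thus $|H|\ge|I|/(2\theta(18))$. Since every interval $I\subset L$ loses this fixed proportion, $F$ has no density point, and $\mathcal H^1(F)=0$. For bounded distortion the guess is right.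

**Nested squares.** Here is the construction that a sensible person would try. For a parameter $0<w\le\frac14$ give $[0,1]$ the two children
$$\big[\tfrac w2,\tfrac12-\tfrac w2\big],\qquad\big[\tfrac12+\tfrac w2,1-\tfrac w2\big],$$
of length $\frac12-w$. In the source use $w_n$ at generation $n$; in the target always use $w'=\frac16$, which gives the maps $\frac x3+\frac1{12}$, $\frac x3+\frac7{12}$ with limit set $\frac34C+\frac18$, a copy of $C$. The limit set in the source has length $\prod(1-2w_n)$, which is positive exactly when $\sum w_n<\infty$. Over each interval $I$ put the square $Q(I)$ that has $I$ as horizontal mid-line. Ask that $f$ carry each source square onto the corresponding target square, acting on its boundary as the orientation-preserving similarity that takes interval to interval. What does this cost?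

**Lemma 2 (strip cost).** Let $f$ be a homeomorphism of the plane of finite distortion and $S$ an open rectangle with side lengths $\omega$ and $\ell$. If $f$ maps the two sides of length $\ell$ to sets at distance at least $d'$ from each other, and $|f(S)|\le\alpha$, then the mean of $K_f$ over $S$ is at least $\dfrac{\ell d'^2}{\alpha\,\omega}$.

*Proof.* On almost every segment across $S$, parallel to the sides of length $\omega$, $f$ is absolutely continuous, so the integral of $|Df|$ over it is at least $d'$. Integrating and using Cauchy–Schwarz,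
$$\ell d'\le\int_S|Df|\le\Big(\int_SK_f\Big)^{1/2}\Big(\int_SJ_f\Big)^{1/2}\le\Big(\int_SK_f\Big)^{1/2}\alpha^{1/2}.$$
Square this and divide by $\alpha|S|=\alpha\omega\ell$. $\square$

Apply this, after rescaling a square of generation $n$ and its image to unit size, to the strip between the two child squares. With $w=w_n$ we have $\omega=w$, $\ell=\frac12-w\ge\frac14$, $d'=\frac16$, $\alpha\le1$, so the proof gives $\int_SK_f\ge\frac1{576}$. As $|S|\le w/2$, the mean of $K_f$ is at least $\frac1{288w_n}$, however cleverly the strip is mapped. Distortion is unchanged by similarities. The source intervals of generation $n$ have length $\prod_{j<n}(\frac12-w_j)\ge c\,2^{-n}$ with $c>0$, there are $2^n$ of them, and the strip in each has area at least $\frac{w_n}4$ times the squared length. By Jensen, the integral of $\exp(\lambda K_f)$ over the strips of generation $n$ is at least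
$$\frac{c^2}4\,2^{-n}\,w_n\,e^{\kappa/w_n},\qquad\kappa=\frac\lambda{288}.$$
Since $\sum w_n<\infty$, there are infinitely many $n$ with $w_n\le\kappa/n$. The function $x\mapsto xe^{\kappa/x}$ decreases on $(0,\kappa)$, so for these $n$ the bound is at least $\frac{c^2}4\cdot\frac\kappa n\,(e/2)^n$, which is unbounded. So $\int\exp(\lambda K_f)=\infty$ for **every** $\lambda>0$, and the guess "no" survives again.

But what exactly has been tested? The estimate $1/w$ came from a gap with *parallel sides*: width $w$, length about $1$. The total area of generation $n$ is at most about $2^{-n}$. If the cost of opening the gap were $\log^2(1/w)$ instead, then $w_n\sim n^{-2}$ would leave us with $\sum2^{-n}\exp(\lambda'\log^2n)$, which converges.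

## 3. Gaps that open like wedges

Replace squares by diamonds. For an interval $I=[a,b]$ with midpoint $c$ put
$$\Delta(I)=\{|x-c|+|y|<|I|/2\},$$
an open diamond of area $\frac12|I|^2$. The gap between two neighboring diamonds over intervals at distance $2w$ opens at a right angle. Its right half above the line, cut at height $h$, is $\{0\le y\le h,\ 0\le x\le w+y\}$. For $y\ge w$ the coordinates $u=\log(h/y)$, $\theta=x/(w+y)$ turn it, with distortion at most $6$ (Section 5), into the rectangle $[0,M]\times[0,1]$ with
$$M=\log(h/w).$$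
So this channel has length $\log(h/w)$ in units of its width, where the strip had length about $1/w$.

There is a second trap. If one puts just two child diamonds over $[\frac w2,\frac12-\frac w2]$ and its mirror image into $\Delta([0,1])$, then the upper left edge of the parent, on $y=x$, and that of the first child, on $y=x-\frac w2$, are parallel. They bound a rectangle with $\omega=\frac w{2\sqrt2}$, $\ell=(\frac12-w)/\sqrt2$. If $f$ is the identity on the parent's boundary and the similarity onto the target child with $w'=\frac16$ on the child's edge, then Lemma 2 with $d'=\frac1{12\sqrt2}$, $\alpha\le\frac12$ gives mean distortion at least $(\frac12-w)/(72w)\ge\frac1{288w}$ for $w\le\frac14$. The strip is back.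

The way out is to give the parent infinitely many children, of sizes decreasing geometrically toward its two endpoints. Each child then stays at a distance comparable to its own size from the parent's boundary, and the only thin places are the wedges between consecutive children. The Cantor set invites this. For $0<t<\frac12$ let $C_t\subset[0,1]$ be the self-similar Cantor set of $x\mapsto tx$, $x\mapsto tx+1-t$, so that $C_{1/3}=C$. From $C_t=tC_t\cup(tC_t+1-t)$ one gets, iterating on $tC_t$,
$$tC_t=\{0\}\cup\bigcup_{k\ge1}t^k(tC_t+1-t),$$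
so apart from $0$ and $1$ the set $C_t$ consists of copies of itself in the intervals $[t^k(1-t),t^k]$, $k\ge1$, and in their mirror images. For $t=\frac13$ these are $[\frac29,\frac13],[\frac2{27},\frac19],\dots$. In the source we use $[\frac{t^k}2,\frac{t^{k-1}}2]$, which fill $(0,\frac12]$, shrunk a little at both ends. This leads to a result that contradicts the guess.

**Theorem 1.** Let $0<t<\frac12$, $0<\delta<1$, $I_0=[0,1]$. There are a homeomorphism $f\colon\mathbb R^2\to\mathbb R^2$ of finite distortion and a compact $E\subset[0,1]$ such that $f=\mathrm{id}$ off $\Delta(I_0)$, $f(\mathbb R)=\mathbb R$, $f([0,1])=[0,1]$, $\mathcal H^1(E)>1-\delta$, $f(E)=C_t$, and for some $\mu=\mu(t)>0$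
$$\exp\big(\exp(\mu\sqrt{K_f})\big)\in L^1_{\rm loc}(\mathbb R^2).$$
In particular $\exp(\lambda K_f^p)\in L^1_{\rm loc}$ for all $\lambda,p>0$. The case $t=\frac13$, $L=[0,1]$ answers the question: **yes**.

The guess is right again under a stronger condition.

**Theorem 2.** Let $0<\eta<1$ and $\mu\ge\mu_0(\eta):=\dfrac{3\pi^2}{2\log2\,\log(1/(1-\eta))}$. Let $f\colon\mathbb R^2\to\mathbb R^2$ be a homeomorphism of finite distortion with $\exp(\exp(\mu K_f))\in L^1_{\rm loc}$, mapping a segment $L$ onto a segment $L'$. If $P\subset L'$ is $\eta$-porous in $L'$, then $\mathcal H^1(L\cap f^{-1}(P))=0$. Every copy of the ternary Cantor set in $L'$ is $\frac1{18}$-porous in $L'$, so for $\mu\ge\mu_0(\frac1{18})$ no such map sends a set of positive length in $L$ onto a copy of $C$ in $L'$.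

Theorem 2 is a complement, not needed for the answer. Between $\exp\exp(\mu\sqrt K)$ with $\mu$ small and $\exp\exp(\mu K)$ with $\mu$ large there is a gap that is not closed here.

## 4. Distortion of matrices, gluing, and triangulated polygons

For an invertible $2\times2$ matrix put $K(D)=|D|^2/|\det D|\le\|D\|_{HS}^2/|\det D|$. Then $K$ is submultiplicative, $K(D^{-1})=K(D)$ because $|D^{-1}|=|D|/|\det D|$ in dimension $2$, and similarities have $K=1$. We write $a\times b=a_1b_2-a_2b_1$.

**Lemma 3 (gluing).** Let $P_1,\dots,P_r$ and $P'_1,\dots,P'_r$ be compact sets and $\Phi_i\colon P_i\to P'_i$ homeomorphisms such that, for $i\ne j$, $\Phi_i=\Phi_j$ on $P_i\cap P_j$ and $\Phi_i(P_i\cap P_j)=P'_i\cap P'_j$. Then the $\Phi_i$ define a homeomorphism $\Phi\colon\bigcup P_i\to\bigcup P'_i$.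

*Proof.* $\Phi$ is continuous and onto. Let $x\in P_i$, $y\in P_j$, $\Phi(x)=\Phi(y)=p$. If $i=j$, then $x=y$. Otherwise $p\in P'_i\cap P'_j$, so $p=\Phi(z)$ with $z\in P_i\cap P_j$, and $x=z=y$ by injectivity of $\Phi_i$ and $\Phi_j$. A continuous bijection of compact sets is a homeomorphism. $\square$

**Lemma 4 (polygons).** Let $X$ be a closed convex polygon triangulated by non-crossing diagonals. Let $F\colon X\to\mathbb R^2$ be continuous, affine, nondegenerate and orientation preserving on each triangle, and injective on $\partial X$, with $F(\partial X)$ a simple polygon. Then $F$ is a homeomorphism onto the closed region $Y$ bounded by $F(\partial X)$.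

*Proof.* Call $p$ generic if it lies on the image of no edge. For generic $p$, the number of triangles $\tau$ with $p\in F(\tau)$ is the sum of the winding numbers of $F(\partial\tau)$ about $p$, and this sum is the winding number of $F(\partial X)$ about $p$, since the diagonals cancel. It is $0$ outside the simple polygon and $\pm1$ inside; being a count, it is $1$ inside. By density and compactness $F(X)=Y$, and a generic point has at most one preimage.

Suppose $F(x)=F(y)=p$, $x\ne y$. Not both points are on $\partial X$; say $x$ is interior to $X$. Then $x$ is interior to a triangle or lies in the interior of a diagonal. In the latter case the two adjacent triangles are mapped to opposite sides of the image of the diagonal, because both are positively oriented. In either case the image of every neighborhood $U$ of $x$ contains a neighborhood of $p$. A small neighborhood of $y$, disjoint from $U$, has an image that meets this neighborhood of $p$ in a set with nonempty interior. So some generic point has two preimages, a contradiction. $\square$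

## 5. The half-junction map

For $w,h>0$ let $N_{w,h}=\{0\le y\le h,\ 0\le x\le w+y\}$, a convex trapezoid with vertices $(0,0),(w,0),(w+h,h),(0,h)$. This is half of the gap between two diamonds. We must map a half-junction with tiny $w$ onto one with fixed $w'$ so that the slanted side, which lies on a diamond, is mapped by a similarity; the vertical and the bottom side need only go to themselves.

**Lemma 5.** Fix $w',h'>0$. Let $0<w<h$ with $M:=\log(h/w)\ge1$. There is a homeomorphism $\Theta\colon N_{w,h}\to N_{w',h'}$ with:

* (a) $\Theta(w+y,y)=(w'+\frac{h'}hy,\frac{h'}hy)$ for $0\le y\le h$;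
* (b) $\Theta(\theta(w+h),h)=(\theta(w'+h'),h')$ for $0\le\theta\le1$;
* (c) $\Theta$ maps the side on $\{x=0\}$ onto the side on $\{x=0\}$, and the side on $\{y=0\}$ onto the side on $\{y=0\}$;
* (d) $N_{w,h}$ is a union of two closed convex trapezoids on each of which $\Theta$ is Lipschitz; off finitely many smooth arcs $\Theta$ is a local $C^1$ diffeomorphism with $J_\Theta>0$ and $K_\Theta\le\kappa_0M^2$, where $\kappa_0=\kappa_0(w',h')$.

Before the formulas, here is where $M^2$ comes from. In logarithmic polar coordinates $(X,T)$ about the vertex $v'=(w',0)$ the target is a half-infinite strip: $X$ is the depth toward $v'$, $T=0$ is the slanted side, and the top and the vertical side lie on $X=0$. In the source channel with coordinates $(u,\theta)\in[0,M]\times[0,1]$, (a) forces $X=u$ on the slanted side $\theta=1$, while (c) forces $X=0$ on the vertical side $\theta=0$. Across a channel of width $1$ the coordinate $X$ has to move by $u\le M$. That is a shear of slope $M$, and such a shear has distortion of order $M^2$.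

*Proof.* **Step 1 (target chart).** This step describes the target by depth and direction from $v'=(w',0)$. Set $b'(T)=((1-T)(w'+h'),h')$ for $0\le T\le1$ (the top side, from right to left), $b'(T)=(0,(2-T)h')$ for $1\le T\le2$ (the vertical side, downward), and
$$\chi'(X,T)=v'+e^{-X}(b'(T)-v').$$
Since $v'$ is a vertex of the convex set $N_{w',h'}$ and $b'$ runs along the two sides not containing $v'$, $\chi'$ is a homeomorphism of $[0,\infty)\times[0,2]$ onto $N_{w',h'}\setminus\{v'\}$. Moreover $\det(\partial_X\chi',\partial_T\chi')=-e^{-2X}(b'-v')\times\dot b'$. For $T<1$ we have $\dot b'=(-(w'+h'),0)$ and the cross product is $h'(w'+h')$; for $T>1$, $b'-v'=(-w',(2-T)h')$, $\dot b'=(0,-h')$ and it is $w'h'$. So the determinant is negative and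
$$K_{\chi'}\le\frac{|b'-v'|^2+|\dot b'|^2}{(b'-v')\times\dot b'}\le c(w',h').$$

**Step 2 (upper part).** This step maps the long channel $N^+=\{w\le y\le h\}\cap N_{w,h}$ into the $(X,T)$ strip. Use the chart $\chi(u,\theta)=(\theta(w+y),y)$, $y=he^{-u}$, $(u,\theta)\in[0,M]\times[0,1]$. Then $\partial_u\chi=(-\theta y,-y)$, $\partial_\theta\chi=(w+y,0)$, $\det=y(w+y)>0$, and since $w\le y$,
$$K_\chi\le\frac{2y^2+4y^2}{y^2}=6 .$$
Define $S(u,\theta)=(X,T)$ by
$$X=\min\{u,\theta(1+u)\},\qquad T=(1-\theta)\Big(1+\frac u{2M}\Big).$$

*Bijectivity.* For $c\in[0,M]$ the fiber $\{X=c\}$ is a path: first $u=c$ with $\theta$ decreasing from $1$ to $\frac c{1+c}$, then $\theta=\frac c{1+u}$ with $u$ increasing from $c$ to $M$. On the first part $1-\theta$ increases strictly. On the second, $1+\frac u{2M}$ increases strictly while $1-\theta>0$ does not decrease. So $T$ increases strictly and continuously along the path, from $0$ to $\frac32\big(1-\frac c{1+M}\big)$. Thus $S$ is a continuous bijection of a compact set, hence a homeomorphism, onto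
$$Z=\{0\le T\le\tfrac32,\ 0\le X\le\min(M,(1+M)(1-\tfrac{2T}3))\}.$$

*Distortion.* Where $u<\theta(1+u)$: $\partial_uS=(1,\frac{1-\theta}{2M})$, $\partial_\theta S=(0,-(1+\frac u{2M}))$, so $\det\le-1$ and $K_S\le1+\frac14+\frac94=\frac72$. Where $u>\theta(1+u)$: $\partial_uS=(\theta,\frac{1-\theta}{2M})$, $\partial_\theta S=(1+u,-(1+\frac u{2M}))$, and
$$-\det=\theta\Big(1+\frac u{2M}\Big)+\frac{(1-\theta)(1+u)}{2M}=\frac{1+u}{2M}+\theta\Big(1-\frac1{2M}\Big)\ge\frac{1+u}{2M},$$
$$\|DS\|_{HS}^2\le1+(1+u)^2+\tfrac14+\tfrac94\le\tfrac92(1+u)^2 .$$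
So $K_S\le9M(1+u)\le18M^2$. In both regions $\det<0$.

**Step 3 (lower part).** This step fills the rest of the $(X,T)$ strip from $N^-=\{0\le y\le w\}\cap N_{w,h}$, a convex trapezoid with vertex $v=(w,0)$, again by logarithmic polar coordinates. Set $b(\tau)=(2(1-\tau)w,w)$ for $0\le\tau\le1$, $b(\tau)=(0,(2-\tau)w)$ for $1\le\tau\le2$, and $\chi_-(R,\tau)=v+e^{-R}(b(\tau)-v)$, a homeomorphism of $[0,\infty)\times[0,2]$ onto $N^-\setminus\{v\}$. As in Step 1 the determinant is $-e^{-2R}\cdot2w^2$ for $\tau<1$ and $-e^{-2R}w^2$ for $\tau>1$. Since $|b-v|^2+|\dot b|^2$ is at most $2w^2+4w^2$, respectively $2w^2+w^2$, $K_{\chi_-}\le3$. Define $S_-(R,\tau)=(X,T)$ by $X=R+X_M(\tau)$, where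
$$X_M(\tau)=\begin{cases}\min\{M,(1-\tau)(1+M)\},&\tau\le1,\\0,&\tau\ge1,\end{cases}\qquad T=\begin{cases}\tfrac32\tau,&\tau\le1,\\1+\tfrac\tau2,&\tau\ge1.\end{cases}$$
Since $T$ is a strictly increasing function of $\tau$ alone, $S_-$ is a homeomorphism onto the set $Z_-$ of all $(X,T)\in[0,\infty)\times[0,2]$ with $X\ge\min(M,(1+M)(1-\frac{2T}3))$ when $T\le\frac32$, and no further restriction when $T\ge\frac32$. Hence $Z\cup Z_-=[0,\infty)\times[0,2]$, and $Z\cap Z_-$ is the curve $\{X=\min(M,(1+M)(1-\frac{2T}3)),\ 0\le T\le\frac32\}=S(\{u=M\})$. Moreover $\det DS_-=T'(\tau)\ge\frac12$ and $\|DS_-\|_{HS}^2\le1+(1+M)^2+\frac94\le\frac{29}4M^2$, so $K_{S_-}\le15M^2$.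

**Step 4 (assembly).** This step shows that the two parts fit. Put $\Theta=\chi'\circ S\circ\chi^{-1}$ on $N^+$, $\Theta=\chi'\circ S_-\circ\chi_-^{-1}$ on $N^-\setminus\{v\}$, $\Theta(v)=v'$. On $\{y=w\}$ we have $u=M$, $R=0$, $\theta=1-\tau$, and both definitions give $(X,T)=(\min\{M,\theta(1+M)\},\frac32(1-\theta))$. As $z\to v$ in $N^-$, $X\ge R\to\infty$, so $\Theta(z)\to v'$. The images $\chi'(Z)$ and $\chi'(Z_-)$ overlap exactly in the image of $\{y=w\}$ and together with $v'$ fill $N_{w',h'}$. So $\Theta$ is a continuous bijection of compact sets, a homeomorphism.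

**Step 5 (boundary values).** This step checks (a)–(c). For (a), if $\theta=1$ then $X=u$, $T=0$, giving $v'+e^{-u}(h',h')$ with $y=he^{-u}$. If $\tau=0$ then $X=M+R$, $T=0$ and $y=we^{-R}=he^{-(M+R)}$. For (b), if $u=0$ then $X=0$, $T=1-\theta$, and $b'(1-\theta)=(\theta(w'+h'),h')$. For (c), $\theta=0$ gives $X=0$, $T=1+\frac u{2M}\in[1,\frac32]$, and $R=0$, $\tau\in[1,2]$ gives $X=0$, $T\in[\frac32,2]$; together this is the whole vertical side. Finally $\tau=2$ gives $T=2$, $X=R$, the bottom side.

**Step 6 (distortion).** This step proves the bound in (d). The maps fail to be $C^1$ only across the arcs $u=\theta(1+u)$ and $T=1$ in $N^+$, the arcs $\tau\in\{1,\frac23,\frac1{1+M}\}$ in $N^-$, and $y=w$. Elsewhere submultiplicativity gives $K_\Theta\le c(w',h')\cdot18M^2\cdot6$ on $N^+$ and $c(w',h')\cdot15M^2\cdot3$ on $N^-$. The signs of the determinants multiply to $(+)(-)(-)>0$ on $N^+$ and $(-)(+)(-)>0$ on $N^-$.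

**Step 7 (Lipschitz property).** This will be needed for the Sobolev regularity of the final map. On the convex compact set $N^+$ the map $\chi^{-1}(x,y)=(\log\frac hy,\frac x{w+y})$ is smooth, hence Lipschitz; $S$ is Lipschitz on $[0,M]\times[0,1]$; and $\chi'$ is continuous with piecewise bounded derivative on the convex set $[0,\infty)\times[0,2]$, hence Lipschitz. So $\Theta$ is Lipschitz on $N^+$.

On $N^-$ write $z-v=re^{i\phi}$. Since
$$\Theta(\chi_-(R,\tau))-v'=e^{-R}e^{-X_M(\tau)}(b'(T(\tau))-v'),\qquad r=e^{-R}|b(\tau)-v|,$$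
we get $\Theta(z)-v'=r\,q(\phi)$ with $q$ bounded. As a function of $\tau$, $q$ is Lipschitz, and $\frac{d\phi}{d\tau}=\frac{(b-v)\times\dot b}{|b-v|^2}$ is bounded below by a positive constant, so $q$ is Lipschitz in $\phi$. The angles lie in $[\frac\pi4,\pi]$. If $r_2\le r_1$, then
$$|r_1q_1-r_2q_2|\le|r_1-r_2|\sup|q|+r_2\,\mathrm{Lip}(q)\,|\phi_1-\phi_2|,$$
and $r_2|\phi_1-\phi_2|\le\frac\pi2\cdot2r_2\sin\frac{|\phi_1-\phi_2|}2\le\frac\pi2|z_1-z_2|$, the last step because $|z_1-z_2|^2=(r_1-r_2)^2+4r_1r_2\sin^2\frac{\phi_1-\phi_2}2$. So $\Theta$ is Lipschitz on $N^-$. $\square$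

## 6. One diamond with infinitely many children

Fix $t\in(0,\frac12)$. For $0\le w<\frac{1-t}{2(1+t)}$ put $m=m(w)=\frac{1-t}2-(1+t)w>0$, $h=\frac m4$, and
$$J_1^w=[\tfrac t2+tw,\ \tfrac12-w],\qquad J_k^w=t^{k-1}J_1^w,\qquad J_{-k}^w=1-J_k^w\quad(k\ge1).$$
So $|J_1^w|=m$. For $w>0$, $J_k^w$ lies in the interior of $[\frac{t^k}2,\frac{t^{k-1}}2]$. Hence these intervals are disjoint, and the closed diamonds $\overline{\Delta(J_k^w)}$ are disjoint (project to the $x$-axis) subsets of $\Delta(I_0)$. Summing geometric series,
$$\sum_{k\ne0}|J_k^w|=\frac{2m}{1-t}=1-\frac{2(1+t)}{1-t}w,\qquad\sum_{k\ne0}|J_k^w|^2=\frac{2m^2}{1-t^2}\le\frac{1-t}{2(1+t)}<\frac12.\tag{1}$$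

*Target parameter.* Let $w'=\frac{1-2t}2$, which is admissible because $(1-2t)(1+t)<1-t$. Then $m'=m(w')=t^2$, $h'=\frac{t^2}4$ and $J'_k:=J_k^{w'}=[t^k(1-t),t^k]$ for $k\ge1$. The increasing affine map $x\mapsto t^k(tx+1-t)$ of $[0,1]$ onto $J'_k$ maps $C_t$ into $C_t$; by the symmetry of $C_t$ the same holds for $J'_{-k}$. For $t=\frac13$: $w'=\frac16$, $m'=\frac19$, $h'=\frac1{36}$.

*Source parameter.* Let $0<w\le w_*:=\frac{1-t}{64}$. Then $m\ge0.46(1-t)$ and $h/w\ge7>e$. As $h\le\frac18$, $M=\log(h/w)\in[1,\log\frac1w]$.

Let $\beta_k$ be the similarity $z\mapsto\alpha z+\text{const}$ ($\alpha>0$, real constant) that takes $J_k^w$ onto $J'_k$. Its ratio is $m'/m=h'/h$, and it takes $\overline{\Delta(J_k^w)}$ onto $\overline{\Delta(J'_k)}$.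

**Lemma 6.** For $0<w\le w_*$ there is a homeomorphism $\hat\Phi_w$ of $\overline{\Delta(I_0)}$ that is the identity on $\partial\Delta(I_0)$, equals $\beta_k$ on $\overline{\Delta(J_k^w)}$ for all $k$, maps $[0,1]$ onto itself, and commutes with $y\mapsto-y$. On $\Delta(I_0)\setminus\bigcup_k\overline{\Delta(J_k^w)}$, off a null set, it is a local $C^1$ diffeomorphism with $J>0$ and $K\le\kappa\log^2\frac1w$, $\kappa=\kappa(t)$. For each $\epsilon>0$ the set $\{y\ge\epsilon\}\cap\overline{\Delta(I_0)}\setminus\bigcup_k\Delta(J_k^w)$ is covered by finitely many closed sets on each of which $\hat\Phi_w$ is Lipschitz.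

*Proof.* **Step 1 (cutting a fundamental piece).** By scaling and reflection everything is determined on $Q_1=\{\frac t2\le x\le\frac12,\ 0\le y\le x\}$; this step cuts $Q_1$ into four pieces. Let
$$p_1=(\tfrac t2,th),\quad p_2=(\tfrac t2+tw+th,th),\quad p_3=(\tfrac t2+tw+\tfrac m2,\tfrac m2)=(\tfrac12-w-\tfrac m2,\tfrac m2),$$
$$p_4=(\tfrac12-w-h,h),\quad p_5=(\tfrac12,h),\quad p_6=(\tfrac12,\tfrac12),\quad p_7=(\tfrac t2,\tfrac t2).$$
Here $p_3$ is the top of $\overline{\Delta(J_1^w)}$, and $p_2$, $p_4$ lie on its left and right upper edges. The chain $p_1,\dots,p_5$ has strictly increasing abscissae, because $th\le\frac m8<\frac m2$ and $h<\frac m2$. It lies strictly below $y=x$: the differences $x-y$ at the five vertices are $t(\frac12-h)$, $\frac t2+tw$, $\frac t2+tw$, $\frac12-w-\frac m2$, $\frac12-h$, all positive since $h\le\frac18$ and $\frac12-w=\frac t2+tw+m$. So $Q_1$ is the union, with disjoint interiors, of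

* the right half-junction $\sigma(N_{w,h})$, $\sigma(x,y)=(\frac12-x,y)$;
* the left half-junction $\sigma_1(N_{w,h})$, $\sigma_1(x,y)=(\frac t2+tx,ty)$;
* the closed upper half of $\Delta(J_1^w)$;
* the closed heptagon $p_1p_2\cdots p_7$ between the chain and $y=x$.

The first three make up the part of $Q_1$ on or below the chain: the half-junctions are bounded by the lines $x=\frac12$, $x=\frac t2$, by $p_4p_5$, $p_1p_2$, and by the lower parts of the upper edges of the diamond. All this holds for $w$ and also for $w'$; write $p'_i$ for the points with parameter $w'$.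

**Step 2 (the heptagon).** This step maps heptagon to heptagon with bounded distortion. The heptagon is a simple polygon, positively oriented. Triangulate it combinatorially by the diagonals $p_2p_7,p_3p_7,p_3p_6,p_4p_6$. The doubled signed areas are:

* $p_1p_2p_7$: $\ t^2(w+h)(\frac12-h)$;
* $p_2p_3p_7$: $\ (\frac m2-th)\,t(\frac12+w)$;
* $p_3p_6p_7$: $\ \frac{1-t}2\,t(\frac12+w)$;
* $p_3p_4p_6$: $\ \frac m4(\frac12+w)$;
* $p_4p_5p_6$: $\ (w+h)(\frac12-h)$.

The first and last are base times height. For the second, $p_3-p_2=(\frac m2-th)(1,1)$ and $p_7-p_2=(-t(w+h),\frac t2-th)$. For the third, $\det(p_6-p_3,p_7-p_3)=\det(p_6-p_7,p_7-p_3)$ with $p_6-p_7=\frac{1-t}2(1,1)$ and $p_7-p_3=(-tw-\frac m2,\frac t2-\frac m2)$. For the fourth, $p_4-p_3=\frac m4(1,-1)$ and $p_6-p_3=(w+\frac m2,\frac12-\frac m2)$. Since $h\le\frac18$ and $th\le\frac m8$, all are positive, and for $w\in(0,w_*]\cup\{w'\}$ they are bounded below by some $c(t)>0$ (recall $m\ge0.46(1-t)$, respectively $m'=t^2$).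

Apply Lemma 4 with a convex heptagon as $X$ and the map that is affine on its triangles and takes its vertices to the $p_i$: the five triangles do triangulate the heptagon $p_1\cdots p_7$. The same holds for $w'$. Hence the map that is affine on each triangle and takes $p_i$ to $p'_i$ is a homeomorphism of heptagons with $J>0$. On a triangle its derivative is $V'V^{-1}$, where the columns of $V,V'$ are edge vectors, $|V|,|V'|\le2$ and $\det V,\det V'\ge c(t)$. So $K\le K(V')K(V)\le16/c(t)^2$.

**Step 3 (the map on $Q_1$).** This step glues. Let $\Phi$ be the map of Step 2 on the heptagon, $\sigma\Theta\sigma^{-1}$ on the right half-junction, $\sigma_1\Theta\sigma_1^{-1}$ on the left one, with $\Theta$ from Lemma 5, and $\beta_1$ on the closed upper half of $\Delta(J_1^w)$. On $p_4p_5$ and $p_1p_2$ both adjacent maps are affine, by Lemma 5(b), with the same values at the endpoints. On the upper edges of the diamond, $\Phi=\beta_1$ from all sides: next to the half-junctions by Lemma 5(a), because the ratio is $h'/h=m'/m$; next to the heptagon because its map is affine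 on $p_2p_3$, $p_3p_4$ and $\beta_1(p_i)=p'_i$ for $i=2,3,4$. Common sides go onto the corresponding common sides for $w'$. By Lemma 3, $\Phi$ is a homeomorphism of $Q_1$.

On $p_7p_6$ it is the identity, since $p_6,p_7$ do not depend on $w$. By Lemma 5(c) it maps $Q_1\cap\{y=0\}$ onto itself. On the vertical sides, write $\Theta(0,y)=(0,\psi(y))$ for $0\le y\le h$ and extend $\psi$ affinely from $[h,\frac12]$ onto $[h',\frac12]$. Then
$$\Phi(\tfrac12,y)=(\tfrac12,\psi(y)),\qquad\Phi(\tfrac t2,y)=(\tfrac t2,t\psi(y/t)).\tag{2}$$

**Step 4 (extension).** This step spreads $\Phi$ over the diamond. Put $\Phi(z)=t^{k-1}\Phi(t^{1-k}z)$ on $Q_k=t^{k-1}Q_1$, $k\ge1$, and $\Phi(0)=0$. On the common side $Q_k\cap Q_{k+1}\subset\{x=t^k/2\}$, (2) shows that both definitions give $(\frac{t^k}2,t^k\psi(t^{-k}y))$. So $\Phi$ is a bijection of the triangle $\{0\le y\le x\le\frac12\}$, continuous also at $0$ since each $Q_k$ is mapped to itself; hence it is a homeomorphism. It equals $\beta_k$ on the upper half of $\overline{\Delta(J_k^w)}$, is the identity on $y=x$, and preserves the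 sides on $x=\frac12$ and $y=0$. Extend by reflection in $x=\frac12$ and then in $y=0$. Conjugation by these reflections preserves the sign of $J$; the first turns $\beta_k$ into $\beta_{-k}$, and the second fixes every $\beta_k$. This is $\hat\Phi_w$.

**Step 5 (estimates).** The bound on $K$ follows from Lemma 5(d), $1\le M\le\log\frac1w$, and the heptagon bound, as $\log\frac1w\ge1$. For the last claim, only finitely many $Q_k$ meet $\{y\ge\epsilon\}$, and on each of them $\Phi$ is Lipschitz on the two trapezoids of each half-junction and on each triangle. $\square$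

## 7. Nesting the diamonds: proof of Theorem 1

Let $w_n=\frac a{(n+1)^2}$, $n\ge0$, with $a\in(0,w_*]$ so small that $\prod_n\big(1-\frac{2(1+t)}{1-t}w_n\big)>1-\delta$. Let $\Sigma=\mathbb Z\setminus\{0\}$. For words $s\in\Sigma^n$ define $I_s,I'_s$ inductively: $I_\emptyset=I'_\emptyset=I_0$; if $\alpha_s,\alpha'_s$ are the maps $z\mapsto\alpha z+\text{const}$ ($\alpha>0$, real constant) taking $I_0$ to $I_s$, $I'_s$, then $I_{sk}=\alpha_s(J_k^{w_n})$ and $I'_{sk}=\alpha'_s(J'_k)$ for $|s|=n$. Since $|J_k^w|<\frac12$ and $|J'_k|\le t^2<\frac14$, we have $|I_s|\le2^{-n}$ and $|I'_s|\le4^{-n}$. For fixed $n$ the closed diamonds over the $I_s$, $|s|=n$, are pairwise disjoint, and by (1)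
$$\sum_{|s|=n}|I_s|=\prod_{j<n}\Big(1-\tfrac{2(1+t)}{1-t}w_j\Big),\qquad\sum_{|s|=n}|\Delta(I_s)|=\tfrac12\sum_{|s|=n}|I_s|^2\le2^{-n-1}.\tag{3}$$

**Step 1 (the homeomorphism).** This step builds $f$ as a uniform limit. Let $G_n=\alpha_s\hat\Phi_{w_n}\alpha_s^{-1}$ on $\overline{\Delta(I_s)}$, $|s|=n$, and $G_n=\mathrm{id}$ elsewhere. This is a bijection of $\mathbb R^2$, the identity on each $\partial\Delta(I_s)$. By (3) only finitely many $\Delta(I_s)$, $|s|=n$, have diameter above a given positive number. Hence $G_n$ and $G_n^{-1}$ are uniform limits of the continuous maps obtained by keeping only finitely many diamonds, and $G_n$ is a homeomorphism. Put $f_0=\mathrm{id}$, $f_{n+1}=f_n\circ G_n$.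

We claim that $f_n=\alpha'_s\alpha_s^{-1}$ on $\overline{\Delta(I_s)}$ for $|s|=n$. This is clear for $n=0$. If it holds for $n$, then $f_{n+1}=\alpha'_s\hat\Phi_{w_n}\alpha_s^{-1}$ on $\overline{\Delta(I_s)}$, and on $\overline{\Delta(I_{sk})}$ this equals $\alpha'_s\beta_k\alpha_s^{-1}=\alpha'_{sk}\alpha_{sk}^{-1}$. Also $G_j$, $j\ge n$, maps $\overline{\Delta(I_s)}$ onto itself. So for $|s|=n$
$$f_{n+1}=\alpha'_s\hat\Phi_{w_n}\alpha_s^{-1}\ \text{ on }\overline{\Delta(I_s)},\qquad f_j(\overline{\Delta(I_s)})=\overline{\Delta(I'_s)}\quad(j\ge n).\tag{4}$$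
The maps $f_n$ and $f_{n+1}$ agree off the diamonds of generation $n$, so $|f_{n+1}-f_n|\le4^{-n}$. Also $|f_{n+1}^{-1}-f_n^{-1}|=|G_n^{-1}\circ f_n^{-1}-f_n^{-1}|\le2^{-n}$. Both sequences converge uniformly, to continuous limits $f$ and $g$. Passing to the limit in $f_n\circ f_n^{-1}=f_n^{-1}\circ f_n=\mathrm{id}$ shows that $f$ and $g$ are inverse to each other. So $f$ is a homeomorphism of $\mathbb R^2$, the identity off $\Delta(I_0)$. Each $f_n$ maps $\mathbb R$ onto $\mathbb R$, so $f(\mathbb R)\subset\mathbb R$ and $g(\mathbb R)\subset\mathbb R$, i.e. $f(\mathbb R)=\mathbb R$; since $f$ maps $\overline{\Delta(I_0)}$ onto itself, $f([0,1])=[0,1]$. In the same way (4) gives $f(\overline{\Delta(I_s)})=\overline{\Delta(I'_s)}$, and intersecting with $\mathbb R$, $f(I_s)=I'_s$ for all $s$.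

**Step 2 (the set $E$).** This step finds the fat preimage. Let $E=f^{-1}(C_t)\subset[0,1]$, compact with $f(E)=C_t$, and $E_0=\bigcap_n\bigcup_{|s|=n}I_s$. If $x\in E_0$, then for each $n$ there is $s\in\Sigma^n$ with $f(x)\in I'_s$. The endpoints of $I'_s$ belong to $\alpha'_s(C_t)\subset C_t$, and $|I'_s|\le4^{-n}$. As $C_t$ is closed, $f(x)\in C_t$. So $E_0\subset E$, and by (3), the sets being decreasing in $n$,
$$\mathcal H^1(E)\ge\mathcal H^1(E_0)=\prod_{n\ge0}\Big(1-\tfrac{2(1+t)}{1-t}w_n\Big)>1-\delta.$$

**Step 3 (local Lipschitz regularity off $\mathbb R$).** This step prepares the Sobolev property. For $|s|=n$ let $P_s=\overline{\Delta(I_s)}\setminus\bigcup_k\Delta(I_{sk})$. For $j\ge n+1$, $G_j$ is the identity on $P_s$, so $f=f_{n+1}=\alpha'_s\hat\Phi_{w_n}\alpha_s^{-1}$ there. Every point of $\overline{\Delta(I_0)}\setminus\mathbb R$ lies in some $P_s$: a point of $\partial\Delta(I_0)$ lies in $P_\emptyset$, and for another point take the largest $n$ for which it lies in an open diamond of generation $n$, which exists since these diamonds lie in $|y|\le2^{-n}/2$.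

Let $\epsilon>0$ and let $Q\subset\{y\ge\epsilon\}$ be compact and convex. Only finitely many $s$ have $|I_s|/2\ge\epsilon$, so $Q\cap\overline{\Delta(I_0)}$ is covered by finitely many $P_s$. By Lemma 6, and since $f=\mathrm{id}$ on $\mathbb R^2\setminus\Delta(I_0)$, $Q$ is covered by finitely many closed sets on each of which $f$ is $\Lambda$-Lipschitz, for some $\Lambda$.

A continuous map $\gamma$ on $[\alpha,\omega]$ covered by finitely many closed sets $F_i$ on each of which it is $\Lambda$-Lipschitz satisfies $|\gamma(\omega)-\gamma(\alpha)|\le\Lambda(\omega-\alpha)$. To see this, take $F_{i_1}\ni\alpha$ and $x_1=\max F_{i_1}$. If $x_1<\omega$, some $F_{i_2}$ meets every interval $(x_1,x_1+\epsilon')$, hence contains $x_1$, and $x_2=\max F_{i_2}>x_1$. Continue. The $i_j$ are distinct, so this stops, at $\omega$; add the estimates. Applying this along segments in $Q$, we see that $f$ is locally Lipschitz in $\{y>0\}$, and by symmetry in $\{y<0\}$.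

**Step 4 (distortion).** This step is the summation that failed for squares. Off $\mathbb R$ the diamond boundaries are locally finite, so almost every point of $\Delta(I_0)$ is an interior point of exactly one $P_s$. By Lemma 6, almost everywhere there $f$ is a local $C^1$ diffeomorphism with $J_f>0$ and $K_f\le\kappa\log^2\frac1{w_n}$, $n=|s|$, since conjugation by similarities does not change $K$. Off $\overline{\Delta(I_0)}$, $K_f=1$. Choose $\mu=\frac1{4\sqrt\kappa}$. Then on $P_s$
$$\exp(\mu\sqrt{K_f})\le w_n^{-\mu\sqrt\kappa}=w_n^{-1/4}=a^{-1/4}(n+1)^{1/2},$$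
and with the area bound in (3)
$$\int_{\Delta(I_0)}e^{\exp(\mu\sqrt{K_f})}\le\sum_n2^{-n-1}\exp\big(a^{-1/4}(n+1)^{1/2}\big)<\infty .$$
Since $\lambda K^p\le\exp(\mu\sqrt K)+\mathrm{const}(\lambda,p,\mu)$, all $\exp(\lambda K_f^p)$ are locally integrable.

**Step 5 (Sobolev regularity).** It remains to see that the line $\mathbb R$, where $f$ is singular, does no harm. Since $f$ is injective and locally Lipschitz off $\mathbb R$, the area formula gives $\int_{U\setminus\mathbb R}J_f=|f(U\setminus\mathbb R)|<\infty$ for bounded open $U$, so $J_f\in L^1_{\rm loc}$. As $|Df|^2=K_fJ_f$ a.e. and $K_f\in L^1_{\rm loc}$,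
$$\int_U|Df|\le\Big(\int_UK_f\Big)^{1/2}\Big(\int_UJ_f\Big)^{1/2}<\infty .$$
On horizontal lines $y=c\ne0$, $f$ is locally Lipschitz. On almost every vertical line $\int|Df|\,dy$ is finite on compact sets. There $f$ is locally Lipschitz off $y=0$, so its increments on each side are bounded by $\int|Df|\,dy$, and by continuity at $y=0$ this bound passes across $y=0$; hence $f$ is locally absolutely continuous on the line. So $f$ is ACL with $|Df|\in L^1_{\rm loc}$, i.e. $f\in W^{1,1}_{\rm loc}$, and $f$ is a mapping of finite distortion. Theorem 1 is proved. $\blacksquare$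

For $t=\frac13$ this is the homeomorphism asked for, with $\mathcal H^1(E)$ as close to $\mathcal H^1(L)$ as desired and every $\lambda>0$ allowed. For general $t\in(0,\frac12)$ the target $C_t$ has dimension $\log2/\log(1/t)$, which can be arbitrarily small.

## 8. Porous images under a doubly exponential condition: proof of Theorem 2

The plan is the bounded-distortion argument of Section 2 with quantitative holes. Instead of a hole of fixed proportion in each dyadic interval of length $2^{-n}$ we get one of proportion at least $\frac1{16n}$. This is enough because $\sum\frac1n=\infty$. Two results are used.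

* **(HK)** (Hencl–Koskela, Arch. Ration. Mech. Anal. 180 (2006), 75–95.) If $f\in W^{1,1}_{\rm loc}$ is a homeomorphism of finite distortion between planar domains, then $f^{-1}\in W^{1,1}_{\rm loc}$ and $f^{-1}$ has finite distortion; in particular $Df^{-1}=0$ a.e. on $\{J_{f^{-1}}=0\}$.
* **(GL)** (Gehring–Lehto.) A planar homeomorphism in $W^{1,1}_{\rm loc}$ is differentiable a.e.

**Lemma 7 (capacity inequality).** Let $f$ be a homeomorphism of the plane of finite distortion, $g=f^{-1}$, and $\varphi$ a compactly supported Lipschitz function that is $C^1$ off a finite union of circles. Then $v=\varphi\circ g\in W^{1,1}_{\rm loc}$ is continuous and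
$$\int_{\mathbb R^2}|\nabla v|^2\le\int_{\mathbb R^2}|\nabla\varphi|^2K_f.\tag{5}$$

*Proof.* By (HK), $g\in W^{1,1}_{\rm loc}$, so $v\in W^{1,1}_{\rm loc}$ since $\varphi$ is Lipschitz. By (GL), $g$ is differentiable a.e. Let $G$ be the set of points of differentiability of $g$ with $\det Dg\ne0$. For a.e. $\zeta\notin G$, $Dg(\zeta)=0$ by (HK), and hence $\nabla v(\zeta)=0$.

The set of differentiability points is a countable union of sets on which $g$ is Lipschitz. So the area formula, with $g$ injective, gives $\int_G(\xi\circ g)|J_g|=\int_{g(G)}\xi$ for Borel $\xi\ge0$; in particular $|G\cap g^{-1}(Z)|=0$ for null sets $Z$. Thus we may discard null sets of points $z=g(\zeta)$, and for a.e. $\zeta\in G$ the following hold at $z$: $\varphi$ is $C^1$ near $z$; $f$ is differentiable at $z$ with $Df(z)=Dg(\zeta)^{-1}$, as the inverse of a homeomorphism with invertible differential at $\zeta$; and this agrees with the weak derivative of $f$ at $z$, as weak derivatives are approximate derivatives a.e. Therefore $K_f(z)=K(Dg(\zeta)^{-1})=|Dg(\zeta)|^2/|J_g(\zeta)|$, and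
$$\int|\nabla v|^2\le\int_G|\nabla\varphi(g)|^2|Dg|^2=\int_G|\nabla\varphi(g)|^2K_f(g)|J_g|\le\int|\nabla\varphi|^2K_f .\qquad\square$$

*Proof of Theorem 2.* By similarities assume $L=[0,1]\times\{0\}$ and $L'\subset\mathbb R$. An open interval of $L'$ disjoint from $P$ is disjoint from the closure of $P$, so this closure is $\eta$-porous and we may assume $P$ closed. Let $F=L\cap f^{-1}(P)$, which is compact. Put $c_\eta=\frac2\pi\log\frac1{1-\eta}$, so that $\mu_0(\eta)=\frac{3\pi}{c_\eta\log2}$.

**Step 1 (size of holes).** This step shows that pulled-back holes are not too small. *Claim:* there is $n_0\ge1$ such that for $n\ge n_0$ every closed dyadic interval $I\subset[0,1]$ of length $2^{-n}$ contains an open interval $H\subset I\setminus F$ with $|H|\ge\frac{2^{-n}}{16n}$.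

Let $I'=f(I)$, let $H'\subset I'\setminus P$ be an open interval with $|H'|\ge\eta|I'|$, and set $H=f^{-1}(H')=(a,b)$, $d=b-a$, $R=2^{-n-1}$. If $d>R/2$ we are done. Otherwise let $N\ge1$ satisfy $2^N\le R/d<2^{N+1}$, and set $N'=\min(N,n)$. Let $\varphi=1$ on $|z-a|\le R2^{-N'}$,
$$\varphi=\frac{\log(R/|z-a|)}{N'\log2}\quad\text{on }R2^{-N'}\le|z-a|\le R,$$
$\varphi=0$ for $|z-a|\ge R$, and $v=\varphi\circ f^{-1}$.

*Lower bound for the energy of $v$.* Since $d\le R2^{-N'}$, $v=1$ on $H'$. Some endpoint $c$ of $I$ satisfies $|c-a|\ge R$, because $|I|=2R$. Let $c'=f(c)$, an endpoint of $I'$. Then $v=0$ on $F_0=f(\{|z-a|\ge R\})$, which is connected, unbounded and contains $c'$. Put $d_1=\mathrm{dist}(c',H')\le|I'|-|H'|$. For every $\rho\in(d_1,d_1+|H'|)$ the circle $S(c',\rho)$ meets both $H'$ and $F_0$, and for a.e. such $\rho$ the function $v$ is absolutely continuous on it. The two arcs between a point with $v=1$ and a point with $v=0$ give $2\le\int_{S(c',\rho)}|\nabla v|$, so $4\le2\pi\rho\int_{S(c',\rho)}|\nabla v|^2$. Integrating in $\rho$ (the bound is $+\infty$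 if $d_1=0$),
$$\int|\nabla v|^2\ge\frac2\pi\log\frac{d_1+|H'|}{d_1}\ge\frac2\pi\log\frac{|I'|}{|I'|-|H'|}\ge c_\eta .$$

*Upper bound.* Let $A_j=\{R2^{-j-1}<|z-a|<R2^{-j}\}$, so $|A_j|=\frac{3\pi}4R^24^{-j}$, and let $S=\int_{B(0,3)}e^{\exp(\mu K_f)}$. The function $x\mapsto\exp\exp(\mu x)$ is convex, so by Jensen the average of $K_f$ over $A_j$ is at most $\frac1\mu\log\log\frac S{|A_j|}$. For $j\le n-1$, $|A_j|\ge\frac{3\pi}4\,4^{-2n}\ge4^{-2n}$, so $\log\frac S{|A_j|}\le\log S+4n\log2\le4n$ for $n$ large. On $A_j$ we have $|z-a|^{-2}\le4\cdot4^jR^{-2}$, so $\int_{A_j}K_f|z-a|^{-2}$ is at most $3\pi$ times the average of $K_f$ over $A_j$. Since $|\nabla\varphi|=\frac1{N'\log2\,|z-a|}$ on $A_j$, $j<N'\le n$, (5) gives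
$$c_\eta\le\frac1{(N'\log2)^2}\sum_{j<N'}\int_{A_j}\frac{K_f}{|z-a|^2}\le\frac1{(N'\log2)^2}\cdot N'\cdot3\pi\cdot\frac{\log(4n)}\mu .$$
So $N'\le\frac{3\pi}{\mu c_\eta\log^22}\log(4n)\le\log_2(4n)$, because $\mu\ge\mu_0(\eta)$. For $n$ large this is $<n$, so $N'=N$ and
$$d>R2^{-N-1}\ge\frac{2^{-n-2}}{4n}=\frac{2^{-n}}{16n}.$$
The thresholds for $n$ depend only on $S$. This proves the claim.

**Step 2 (counting).** This step turns the holes into $\mathcal H^1(F)=0$. Let $\epsilon_n=\frac1{16n}$ and let $\mathcal D_n$ be the set of closed dyadic intervals of length $2^{-n}$ in $[0,1]$ that meet $F$. They cover $F$, so $\#\mathcal D_n\ge2^n\mathcal H^1(F)$. For $I\in\mathcal D_n$, $n\ge n_0$, the hole from the claim lies in a component $V$ of $[0,1]\setminus F$ with $|V|\ge\epsilon_n2^{-n}$. Since $I$ meets both $V$ and $F$, it contains a boundary point of $V$. There are at most two such points, each in at most two intervals of $\mathcal D_n$, so each $V$ serves at most $4$ intervals of each $\mathcal D_n$. Since $\epsilon_{n+1}2^{-n-1}\le\frac12\epsilon_n2^{-n}$, a sum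 of such terms is at most twice the largest, and
$$\mathcal H^1(F)\sum_{n\ge n_0}\epsilon_n\le\sum_{n\ge n_0}\#\mathcal D_n\,\epsilon_n2^{-n}\le\sum_V\ \sum_{n\ge n_0:\,\epsilon_n2^{-n}\le|V|}4\epsilon_n2^{-n}\le\sum_V8|V|\le8 .$$
As $\sum\epsilon_n=\infty$, $\mathcal H^1(F)=0$. The statement about copies of $C$ follows from Lemma 1. $\blacksquare$
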